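\title{Smooth degeneracy of $\mathfrak{so}(4,1)$ and of other semisimple Lie algebras of real rank one}

\begin{abstract}
A real Lie algebra $\mathfrak g$ is smoothly non-degenerate if every smooth Poisson structure that vanishes at a point and has linear part $\mathfrak g^*$ there is smoothly linearizable. We disprove the conjecture that a real semisimple Lie algebra of real rank one is smoothly non-degenerate exactly when its compact part $\mathfrak k$ is semisimple: the algebra $\mathfrak{so}(4,1)$ is smoothly degenerate. The non-linearizable structure has the same leaves as the linear one, and it is detected by the periods of the symplectic forms on leaves of non-maximal dimension. The same method shows that every noncompact semisimple Lie algebra with a compact Cartan subalgebra and semisimple $\mathfrak k$ is smoothly degenerate. The ``only if'' half of the conjecture is true. Consequently, a smoothly non-degenerate semisimple Lie algebra of real rank one has noncompact simple ideal $\mathfrak{so}(2m+1,1)$ for some $m\ge1$.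
\end{abstract}

\section{Introduction}\label{sec:intro}

\subsection{The linearization problem}

A Poisson structure on a manifold $N$ is a bivector field $\Pi$ such that the bracket $\{f,g\}=\Pi(df,dg)$ satisfies the Jacobi identity. Suppose that $\Pi$ vanishes at a point $z$, and take coordinates $x_1,\dots,x_d$ centered at $z$. Then $\{x_i,x_j\}=\sum_k c_{ij}^k x_k+O(|x|^2)$, and the terms of lowest order in the Jacobi identity say that the $c_{ij}^k$ are the structure constants of a Lie algebra $\mathfrak g$ (intrinsically, $\mathfrak g=T_z^*N$). The \emph{linear part} of $\Pi$ at $z$ is the Poisson structure $\{x_i,x_j\}=\sum_k c_{ij}^kx_k$ on $T_zN=\mathfrak g^*$; it is the linear, or Lie--Poisson, structure of $\mathfrak g$. The structure $\Pi$ is \emph{smoothly linearizable} at $z$ if there are smooth coordinates near $z$ in which $\Pi$ coincides with its linear part.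

\begin{definition}
A finite-dimensional real Lie algebra $\mathfrak g$ is \emph{smoothly non-degenerate} if every smooth Poisson structure that vanishes at a point, and whose linear part at that point is isomorphic to the linear Poisson structure on $\mathfrak g^*$, is smoothly linearizable in a neighborhood of that point. Otherwise $\mathfrak g$ is \emph{smoothly degenerate}.
\end{definition}

Non-degeneracy means that the first jet determines the germ. It is a rigidity property, and it fails when the linear part carries too little information. For example, the abelian algebra $\mathbb R^2$ is degenerate: every bivector field in the plane is Poisson, and $(x^2+y^2)\,\partial_x\wedge\partial_y$ has zero linear part but is not zero near the origin. Semisimple algebras are at the other extreme, and for them the question depends on the real form.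

Let $\mathfrak g$ be real semisimple with Cartan decomposition $\mathfrak g=\mathfrak k+\mathfrak s$. The subalgebra $\mathfrak k$ is the \emph{compact part} of $\mathfrak g$, and the \emph{real rank} of $\mathfrak g$ is the dimension of a maximal abelian subspace of $\mathfrak s$. This paper concerns the following conjecture.

\begin{quote}
\textbf{Conjecture.} \emph{A real semisimple Lie algebra of real rank one is smoothly non-degenerate if and only if its compact part $\mathfrak k$ is semisimple.}
\end{quote}

\subsection{Results}

\begin{theorem}\label{thm:so41}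
The Lie algebra $\mathfrak{so}(4,1)$ is smoothly degenerate. It is simple of real rank one and its compact part $\mathfrak{so}(4)$ is semisimple, so the conjecture is false.
\end{theorem}

We say that $\mathfrak g$ \emph{has a compact Cartan subalgebra} if $\mathfrak k$ contains a Cartan subalgebra of $\mathfrak g$.

\begin{theorem}\label{thm:general}
Let $\mathfrak g$ be a noncompact real semisimple Lie algebra, of any real rank, that has a compact Cartan subalgebra and whose compact part $\mathfrak k$ is semisimple. Then $\mathfrak g$ is smoothly degenerate.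
\end{theorem}

\begin{theorem}\label{thm:onlyif}
If $\mathfrak g$ is semisimple of real rank one and $\mathfrak k$ is not semisimple, then $\mathfrak g$ is smoothly degenerate.
\end{theorem}

Thus the ``only if'' half of the conjecture holds and the ``if'' half fails.

\begin{corollary}\label{cor:list}
If $\mathfrak g$ is semisimple of real rank one and smoothly non-degenerate, then its noncompact simple ideal is $\mathfrak{so}(2m+1,1)$ for some $m\ge1$.
\end{corollary}

Whether the algebras $\mathfrak{so}(2m+1,1)\oplus(\text{compact semisimple})$ are non-degenerate is not decided here.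

\subsection{Two ways to perturb a linear Poisson structure}

A Poisson structure consists of a singular foliation together with a symplectic form on each leaf, and one can try to perturb either of the two.

The first perturbation moves the leaves. It adds to the linear structure $\pi$ a term $f\,X\wedge Y$, where $f$ is a flat function and $X,Y$ are commuting vector fields that preserve $\pi$. The field $Y$ is built from a nonzero linear form on $\mathfrak k$ that vanishes on $[\mathfrak k,\mathfrak k]$. Since $\mathfrak k$ is the direct sum of its center and the semisimple ideal $[\mathfrak k,\mathfrak k]$, such a form exists exactly when $\mathfrak k$ is not semisimple. This proves Theorem~\ref{thm:onlyif}, and it explains why one would expect the conjecture: when $\mathfrak k$ is semisimple, this construction is not available.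

The second perturbation keeps every leaf and adds to the symplectic forms a $2$-form $\beta$ that is closed along the leaves. The invariant that detects it is the group of symplectic areas of $2$-spheres in a leaf. For the linear structure of a semisimple algebra of rank $r$, this group has rank at most $r-1$ on every leaf of non-maximal dimension. In $\mathfrak{so}(4,1)$, where $r=2$, the orbit of a small rotation in a plane has non-maximal dimension and contains a product $S^2\times S^2$ whose two factors have equal areas. We construct $\beta$ so that the two areas become incommensurable. In general it is the semisimplicity of $\mathfrak k$ that supplies enough spheres, so the hypothesis that excludes the first perturbation is the one that makes the second visible.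

In all cases the perturbed structure differs from $\pi$ by a tensor that is flat at $0$, so the Taylor series at $0$ does not see the perturbation.

Section~\ref{sec:prelim} fixes conventions. Section~\ref{sec:so21} carries out the first perturbation by hand for $\mathfrak{so}(2,1)$. Section~\ref{sec:periods} sets up the second one, Section~\ref{sec:so41} applies it to $\mathfrak{so}(4,1)$ by explicit matrix computations, and Section~\ref{sec:general} proves Theorem~\ref{thm:general}. Section~\ref{sec:sun1} treats $\mathfrak{su}(n,1)$, and Section~\ref{sec:class} deduces Theorem~\ref{thm:onlyif} and Corollary~\ref{cor:list}. A reader who wants only the counterexample needs Sections~\ref{sec:prelim}, \ref{sec:periods} and~\ref{sec:so41}.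

\section{Conventions and a flat extension lemma}\label{sec:prelim}

\subsection{Poisson structures}

For a bivector $\pi$ and a $2$-form $\beta$ we write $\pi^\sharp\alpha=\pi(\alpha,\cdot)$ and $\beta^\flat X=\beta(X,\cdot)$, and $(U\wedge V)(\alpha,\alpha')=\alpha(U)\alpha'(V)-\alpha(V)\alpha'(U)$. The \emph{rank} of $\pi$ at a point is the rank of $\pi^\sharp$. If $\pi$ is Poisson, the images of $\pi^\sharp$ are the tangent spaces of the \emph{symplectic leaves}, which are connected immersed submanifolds; each leaf $L$ carries the symplectic form $\omega_L$ determined by $\omega_L^\flat\pi^\sharp\alpha=\alpha|_{TL}$. The leaves of the restriction of $\pi$ to an open set $V$ are the connected components of the manifolds $L\cap V$. A Poisson diffeomorphism maps leaves to leaves and preserves their forms. A \emph{Casimir} is a function $F$ with $\pi^\sharp dF=0$, that is, a function whose differential vanishes on the tangent spaces of the leaves. A vector field $X$ is \emph{Poisson} if $\mathcal L_X\pi=0$.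

The Jacobi identity is equivalent to $[\pi,\pi]=0$, where $[\cdot,\cdot]$ is the Schouten bracket. This bracket is a graded derivation in each argument, its value at a point depends only on the first jets of the arguments, and up to signs that play no role $[\pi,X]=\pm\mathcal L_X\pi$, $[\pi,f]=\pm\pi^\sharp df$ and $[U\wedge V,U\wedge V]=\pm2\,[U,V]\wedge U\wedge V$.

\subsection{The linear structure of a semisimple algebra}

Let $\mathfrak g$ be real semisimple, $B$ a fixed nonzero real multiple of its Killing form, and $G=\operatorname{Int}(\mathfrak g)\subset GL(\mathfrak g)$ the connected group with Lie algebra $\operatorname{ad}\mathfrak g\cong\mathfrak g$. We write $\operatorname{Ad}_g$ for the action of $g\in G$ on $\mathfrak g$, and $O_y$, $G_y$, $\mathfrak g_y$ for the orbit, the stabilizer and the centralizer of $y$. We identify $\mathfrak g^*$ with $\mathfrak g$ by $B$. The linear structure becomes $\pi_y(B(u,\cdot),B(v,\cdot))=B(y,[u,v])$. By invariance of $B$, $\pi^\sharp_yB(u,\cdot)=[y,u]$. So the leaves are the orbits $O_y\cong G/G_y$, and $\omega([y,u],[y,v])=B(u,[y,v])$, that is,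
\begin{equation}\label{eq:KKS}
\omega_y([u,y],[v,y])=-B(y,[u,v]).
\end{equation}
The letter $r$ always denotes the rank of $\mathfrak g$, the dimension of a Cartan subalgebra. One has $\dim\mathfrak g_y\ge r$ for all $y$, with equality on a dense open set of \emph{regular} elements. So $\pi$ has rank at most $\dim\mathfrak g-r$. We call $y$ and its orbit \emph{singular} if $\dim O_y<\dim\mathfrak g-r$.

Every $y\in\mathfrak g$ has a Jordan decomposition $y=y_s+y_n$ in $\mathfrak g$: the operators $\operatorname{ad}y_s$ and $\operatorname{ad}y_n$ are the semisimple and nilpotent parts of $\operatorname{ad}y$, and they are polynomials in $\operatorname{ad}y$ without constant term. Every semisimple element lies in a Cartan subalgebra.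

\subsection{Flat extension}

Each perturbation below is defined on an open cone in $\mathfrak g$, is multiplied by a flat function of an invariant, and is then extended by zero. The following lemma gives the smoothness of the extension; it is applied to the coefficients of tensor fields. A function is \emph{flat} at a point if all its derivatives vanish there.

\begin{lemma}\label{lem:extension}
Let $\rho:\mathbb R^d\to[0,\infty)$ be H\"older continuous on each bounded set, with a positive exponent that may depend on the set. Let $\Omega=\{\rho>0\}$ and $u\in C^\infty(\Omega)$. Suppose that for every multi-index $I$, every $M$ and every bounded set $S$ there is a constant $C$ with $|\partial^Iu|\le C\rho^M$ on $\Omega\cap S$. Then the extension of $u$ by $0$ is smooth on $\mathbb R^d$ and flat at every point outside $\Omega$.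
\end{lemma}

\begin{proof}
Let $\tilde u_I$ be the extension of $\partial^Iu$ by zero, and let $\xi_0\notin\Omega$. Since $\rho(\xi_0)=0$, near $\xi_0$ we have $|\tilde u_I(\xi)|\le C\rho(\xi)^M\le C'|\xi-\xi_0|^{\kappa M}$, where $\kappa$ is the H\"older exponent. Taking $\kappa M\ge2$, we see that $\tilde u_I$ is differentiable at $\xi_0$ with derivative zero. So each $\tilde u_I$ is differentiable everywhere, and its partial derivatives are again functions $\tilde u_{I'}$.
\end{proof}

\section{Moving the leaves: the case $\mathfrak{so}(2,1)$}\label{sec:so21}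

The linear structure of $\mathfrak{so}(2,1)$ lives on $\mathbb R^3$ and is given by
\[
\{x_1,x_2\}=-x_3,\qquad\{x_2,x_3\}=x_1,\qquad\{x_3,x_1\}=x_2 .
\]
The function $x_1^2+x_2^2-x_3^2$ is a Casimir. Put $w=x_1+ix_2$, and let $R=\{|w|>|x_3|\}$ be the exterior of the cone, which is foliated by one-sheeted hyperboloids. We use the rulings of the hyperboloids as coordinate lines: the map
\[
(\varphi,\mu,a)\longmapsto(w,x_3)=\bigl(e^{i\varphi}(a+i\mu),\,\mu\bigr)
\]
is a diffeomorphism from $(\mathbb R/2\pi\mathbb Z)\times\mathbb R\times(0,\infty)$ onto $R$, with inverse $a=(|w|^2-x_3^2)^{1/2}$, $\mu=x_3$, $e^{i\varphi}=w/(a+ix_3)$. The function $a$ is a Casimir. From $\{x_3,w\}=x_2-ix_1=-iw$ we get $\{\mu,\varphi\}=-1$, so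
\[
\pi=\partial_\varphi\wedge\partial_\mu\quad\text{on }R .
\]
Each hyperboloid is a copy of $T^*S^1$, where the circle is the orbit of the compact group $SO(2)$. The field $\partial_\mu=\pi^\sharp d\varphi$ is the translation by the closed form $d\varphi$, which is not exact. This is where the center of $\mathfrak k$ enters. Define
\begin{equation}\label{eq:so21}
\pi'=\pi+e^{-1/a}\,\partial_a\wedge\partial_\mu=(\partial_\varphi+e^{-1/a}\partial_a)\wedge\partial_\mu\ \text{ on }R,\qquad\pi'=\pi\ \text{ off }R .
\end{equation}
In the plane $x_3=0$ the circles $a=\text{const}$ are replaced by the integral curves of $\partial_\varphi+e^{-1/a}\partial_a$, which spiral into the origin. So a Casimir of $\pi'$ near $0$ is constant on an open set, whereas the linear structure has a Casimir whose differential vanishes only at $0$. The next proof makes this precise and allows a compact summand.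

\begin{proposition}\label{prop:so21}
Let $\mathfrak g_c$ be a compact semisimple Lie algebra, possibly $0$. Then $\mathfrak g=\mathfrak g_c\oplus\mathfrak{so}(2,1)$ is smoothly degenerate.
\end{proposition}

\begin{proof}
\emph{The tensor $\pi'$ is smooth.} In the coordinates $(w,x_3)$ we have $\partial_a=(e^{i\varphi},0)$ and $\partial_\mu=(ie^{i\varphi},1)$. Since $e^{i\varphi}=w/(a+ix_3)$ and $e^{-i\varphi}=\bar w/(a-ix_3)$, the components of $\pi'-\pi$ on $R$ are finite sums of terms
\[
P(x)\,a^{-N}(a+ix_3)^{-N'}(a-ix_3)^{-N''}e^{-1/a}
\]
with $P$ a polynomial. Such sums are stable under differentiation, because $\partial a/\partial x_i=\pm x_i/a$. As $|a\pm ix_3|\ge a$, each term is $O(a^M)$ on bounded sets for every $M$. Lemma~\ref{lem:extension} with $\rho=\max(|w|^2-x_3^2,0)$ shows that $\pi'-\pi$ is smooth and flat off $R$, in particular at $0$.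

\emph{It is Poisson.} On $R$, $\pi'$ is the wedge of two commuting vector fields, so $[\pi',\pi']=0$. Off $R$, $\pi'$ and $\pi$ have the same jets. Let $\pi_c$ be the linear structure of $\mathfrak g_c$. The product $\pi_c\oplus\pi'$ is a Poisson structure on $\mathfrak g$ whose linear part at $0$ is the linear structure of $\mathfrak g$.

\emph{It is not linearizable.} By Chevalley's theorem the invariant polynomials on $\mathfrak g$ have $r$ algebraically independent generators; they are Casimirs, and the wedge product of their differentials is nonzero on a dense open set. If $\pi_c\oplus\pi'$ were linearizable, we could pull them back and obtain Casimirs $F_1,\dots,F_r$ of $\pi_c\oplus\pi'$ on a product of balls $V_c\times V_1\subset\mathfrak g_c\times\mathbb R^3$ centered at $0$, with $dF_1\wedge\dots\wedge dF_r\ne0$ on a dense open set.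

Fix $i$ and $y\in V_c$. On $V_1\cap R$ the function $F_i(y,\cdot)$ is annihilated by $\partial_\varphi+e^{-1/a}\partial_a$ and by $\partial_\mu$. The point with coordinates $(\varphi,\mu,a)$ has Euclidean norm $(a^2+2\mu^2)^{1/2}$. So from any point of $V_1\cap R$ we can move along $\partial_\mu$ inside $V_1$ to a point with $\mu=0$. From there follow the curve $\dot\varphi=-1$, $\dot a=-e^{-1/a}$, $\mu=0$. Along it $a$ decreases, and $a\to0$ because $e^{-1/a}$ has no positive zero; so the curve stays in $V_1$ and tends to $0$. Hence $F_i(y,\xi)=F_i(y,0)$ for all $(y,\xi)\in V_c\times(V_1\cap R)$. The function $y\mapsto F_i(y,0)$ is a Casimir of $\pi_c$. At a regular $y$ the differentials of Casimirs of $\pi_c$ annihilate the tangent space of the orbit, so they span a space of dimension at most $\operatorname{rank}\mathfrak g_c=r-1$. Thus $dF_1\wedge\dots\wedge dF_r=0$ on a nonempty open set, a contradiction.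
\end{proof}

\section{Changing the symplectic forms: periods of singular orbits}\label{sec:periods}

\subsection{Gauge transformations}

\begin{lemma}\label{lem:gauge}
Let $\pi$ be a Poisson structure on $N$ and $\beta$ a smooth $2$-form whose pullback to each symplectic leaf is closed. Suppose that $1+\beta^\flat\pi^\sharp$ is invertible everywhere. Then $\pi'^\sharp=\pi^\sharp(1+\beta^\flat\pi^\sharp)^{-1}$ defines a Poisson structure $\pi'$ with the same leaves as $\pi$ and with leaf forms $\omega_L+\beta|_L$.
\end{lemma}

\begin{proof}
For covectors $\alpha_1,\alpha_2$ put $\gamma_i=(1+\beta^\flat\pi^\sharp)^{-1}\alpha_i$, so that $\alpha_i=\gamma_i+\beta^\flat\pi^\sharp\gamma_i$ and $\pi'^\sharp\alpha_i=\pi^\sharp\gamma_i$. Then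
\[
\langle\alpha_2,\pi'^\sharp\alpha_1\rangle=\pi(\gamma_1,\gamma_2)+\beta(\pi^\sharp\gamma_2,\pi^\sharp\gamma_1)
\]
is skew, so $\pi'$ is a bivector field, and $\pi'^\sharp$ has the same image as $\pi^\sharp$. On a leaf $L$,
\[
(\omega_L+\beta|_L)^\flat(\pi'^\sharp\alpha_1)=(\gamma_1+\beta^\flat\pi^\sharp\gamma_1)|_{TL}=\alpha_1|_{TL}.
\]
So the closed form $\omega_L+\beta|_L$ is nondegenerate and $\pi'|_L$ is its inverse; hence $\pi'|_L$ is Poisson on $L$. Since $\pi'$ is tangent to $L$, the restriction of $\{f,g\}'$ to $L$ is the bracket of $f|_L$ and $g|_L$ on $L$. Therefore the Jacobi identity for $\pi'$ holds at every point of every leaf.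
\end{proof}

The form $\beta$ need not be closed on $N$. This freedom is essential: it allows us to multiply a closed form by a Casimir that is flat at $0$.

\subsection{Periods}

For a symplectic manifold $(L,\omega_L)$ let
\[
\operatorname{Per}(L)=\Bigl\{\int_{S^2}u^*\omega_L\ \Bigm|\ u:S^2\to L\text{ smooth}\Bigr\}\subset\mathbb R .
\]
For connected $L$ this is a subgroup, the image of $\pi_2(L)$. The \emph{rank} of a subgroup of $\mathbb R$ is the dimension of its $\mathbb Q$-span. An open symplectic embedding $L\to L'$ gives $\operatorname{Per}(L)\subset\operatorname{Per}(L')$, and this is the only property that survives when we pass to a small neighborhood of $0$. On homogeneous spaces periods are computed by loops. Recall that a left-invariant $1$-form $\Lambda$ on a Lie group satisfies $d\Lambda(u^L,v^L)=-\Lambda([u,v])$ on left-invariant vector fields.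

\begin{lemma}\label{lem:loops}
Let $L$ be a Lie group, $L_0$ a closed subgroup, $\Lambda$ a left-invariant $1$-form on $L$, and $\sigma$ a $2$-form on $L/L_0$ whose pullback to $L$ is $d\Lambda$. Then the integrals of $\sigma$ over smooth maps $S^2\to L/L_0$ are exactly the numbers $\int_\gamma\Lambda$, where $\gamma$ runs over the smooth loops in $L_0$, based at the identity, that are contractible in $L$.
\end{lemma}

\begin{proof}
Let $u:S^2\to L/L_0$ be smooth. The form $\sigma$ is $L$-invariant because its pullback is, so after a translation we may assume that $u$ maps the south pole to the base point $L_0$. Let $c:D^2\to S^2$ be a smooth map of degree one that sends $\partial D^2$ to the south pole. The pullback by $u\circ c$ of the principal bundle $L\to L/L_0$ is trivial over the disc, so $u\circ c$ has a smooth lift $\tilde u:D^2\to L$, with $\tilde u(\partial D^2)\subset L_0$. Multiplying $\tilde u$ on the right by a fixed element of $L_0$ gives another lift, so we may assume that $\gamma=\tilde u|_{\partial D^2}$ is based at the identity. By Stokes' theorem, $\int_{S^2}u^*\sigma=\int_{D^2}\tilde u^*d\Lambda=\int_\gamma\Lambda$.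

Conversely, a loop $\gamma$ as in the statement bounds a smooth disc $\tilde u:D^2\to L$, which we may take independent of the radius near $\partial D^2$. Its projection to $L/L_0$ is constant near $\partial D^2$, so it defines a smooth map $u:S^2\to L/L_0$, and Stokes' theorem gives the same equality.
\end{proof}

\begin{lemma}\label{lem:periods}
Let $\mathfrak g$ be real semisimple of rank $r$ and let $y\in\mathfrak g$ be singular. Then $\operatorname{rank}\operatorname{Per}(O_y)\le r-1$.
\end{lemma}

\begin{proof}
\emph{Reduction to loops.} Under $G\to O_y$, $g\mapsto\operatorname{Ad}_gy$, the vector $u^L(g)$ maps to $[\operatorname{Ad}_gu,\operatorname{Ad}_gy]$. By \eqref{eq:KKS} the pullback of $\omega$ takes the value $-B(y,[u,v])$ on $(u^L,v^L)$. So it equals $d\Lambda$, where $\Lambda$ is the left-invariant form with value $B(y,\cdot)$ at the identity. By Lemma~\ref{lem:loops}, every period is $\int_\gamma\Lambda$ for a loop $\gamma$ in $G_y$ based at the identity.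

\emph{Reduction to the semisimple part.} The group $G_y$ need not be reductive, so we pass to the stabilizer of $y_s$. Let $w\in\mathfrak g_y$. Since $\operatorname{ad}y_n$ is a polynomial in $\operatorname{ad}y$ without constant term, $[y_n,w]=0$. Then $\operatorname{ad}y_n\operatorname{ad}w$ is a product of commuting operators one of which is nilpotent, so its trace vanishes and $B(y_n,w)=0$. Hence on $G_y$ the form $\Lambda$ agrees with the left-invariant form defined by $B(y_s,\cdot)$. An element of $G_y$ commutes with $\operatorname{ad}y$, hence with $\operatorname{ad}y_s$, so $G_y\subset G_{y_s}$. Let $Q$ be the identity component of $G_{y_s}$, $\mathfrak q=\mathfrak g_{y_s}$ its Lie algebra, and $\lambda$ the left-invariant form on $Q$ defined by $B(y_s,\cdot)$. Every period is $\int_\gamma\lambda$ for a based loop $\gamma$ in $Q$. Since $B(y_s,[u,v])=B([y_s,u],v)=0$ for $u,v\in\mathfrak q$, the form $\lambda$ is closed and vanishes on $\mathfrak q'=[\mathfrak q,\mathfrak q]$.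

\emph{The center of $\mathfrak q$ has dimension at most $r-1$.} Let $\mathfrak b$ be a Cartan subalgebra of $\mathfrak g_{\mathbb C}$ containing $y_s$. Then $\mathfrak q_{\mathbb C}$ is the sum of $\mathfrak b$ and the root spaces of the roots that vanish at $y_s$. So $\mathfrak q=\mathfrak z\oplus\mathfrak q'$ with $\mathfrak q'$ semisimple and $\mathfrak z$ the center, and $\mathfrak z_{\mathbb C}\subset\mathfrak b$ is the common kernel of these roots. If no root vanished at $y_s$, then $\mathfrak q_{\mathbb C}=\mathfrak b$ would consist of semisimple elements; then $y_n\in\mathfrak q$ would be $0$ and $\dim\mathfrak g_y=r$, contrary to the hypothesis. So some root vanishes at $y_s$, and $\dim\mathfrak z\le r-1$.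

\emph{Only the center contributes.} Let $Z$ and $Q'$ be the connected Lie subgroups of $Q$ with Lie algebras $\mathfrak z$ and $\mathfrak q'$, each with its own Lie group topology. We claim that $Q'$ has finite center. Write $\mathfrak g_{\mathbb C}=\bigoplus V_i$ as a sum of irreducible $\mathfrak q'$-modules. The connected group $Q'$ preserves each $V_i$ and acts on it with determinant one, because elements of $\mathfrak q'=[\mathfrak q',\mathfrak q']$ have trace zero. By Schur's lemma a central element of $Q'$ acts on $V_i$ by a scalar, which is a root of unity of order dividing $\dim V_i$. As $Q'\subset GL(\mathfrak g)$, there are finitely many such elements.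

The multiplication $m:Z\times Q'\to Q$ is a homomorphism that is an isomorphism on Lie algebras, so it is a covering. Its kernel is isomorphic to $Z\cap Q'$, which lies in the center of $Q'$ and so has finite order $N$. For a based loop $\gamma$ in $Q$, the $N$-fold iterate of $\gamma$ lifts to a loop $(\gamma_1,\gamma_2)$ in $Z\times Q'$. The left-invariant form $m^*\lambda$ vanishes on $\mathfrak q'$, so it is the pullback of $\lambda|_Z$ under the first projection, and $N\int_\gamma\lambda=\int_{\gamma_1}\lambda$. Finally, $Z$ is a connected abelian Lie group, so $\pi_1(Z)$ is free abelian of rank at most $\dim\mathfrak z\le r-1$.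
\end{proof}

The hypothesis that $y$ is singular cannot be dropped: the regular orbits of $\mathfrak{so}(3)$ are spheres of nonzero area, and their period groups have rank $1=r$.

\subsection{A criterion for degeneracy}

\begin{proposition}\label{prop:criterion}
Let $\mathfrak g$ be real semisimple of rank $r$, $K\subset G$ a connected compact subgroup, and $\beta$ a smooth $2$-form on $\mathfrak g$ whose pullback to each $G$-orbit is closed. Suppose that there are singular points $x$ arbitrarily near $0$ such that the integrals of $\omega_{O_x}+\beta$ over smooth $2$-spheres in $\operatorname{Ad}(K)x$ generate a group of rank at least $r$. Then $\mathfrak g$ is smoothly degenerate.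
\end{proposition}

\begin{proof}
Since $\pi$ vanishes at $0$, the operator $1+\beta^\flat\pi^\sharp$ is invertible on a neighborhood $V_0$ of $0$, and Lemma~\ref{lem:gauge} gives a Poisson structure $\pi'$ on $V_0$. The difference $\pi'^\sharp-\pi^\sharp=-\pi^\sharp\beta^\flat\pi'^\sharp$ vanishes to second order at $0$ (and is flat if $\beta$ is), so $\pi'$ vanishes at $0$ with linear part $\pi$.

Suppose that $\varphi$ is an open embedding of a neighborhood $V_1\subset V_0$ of $0$ into $\mathfrak g$ with $\varphi_*\pi'=\pi$. Since $K$ preserves a norm, there is a point $x$ as in the statement with $\operatorname{Ad}(K)x\subset V_1$. The connected set $\operatorname{Ad}(K)x$ lies in one leaf of $\pi'|_{V_1}$, an open subset of $O_x$ with the form $\omega_{O_x}+\beta$. The map $\varphi$ sends this leaf symplectically onto an open subset of an orbit $O$ with its form \eqref{eq:KKS}. Then $\dim O=\dim O_x$, so $O$ is singular, and $\operatorname{rank}\operatorname{Per}(O)\ge r$. This contradicts Lemma~\ref{lem:periods}.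
\end{proof}

We use spheres in $K$-orbits because the orbits of $G$ leave every neighborhood of $0$, while a linearizing map is defined only near $0$.

\section{The counterexample $\mathfrak{so}(4,1)$}\label{sec:so41}

Let $\eta=\operatorname{diag}(1,1,1,1,-1)$, viewed also as a bilinear form on $\mathbb R^5$, and
\[
\mathfrak g=\mathfrak{so}(4,1)=\{A\in\mathfrak{gl}_5(\mathbb R):A^T\eta+\eta A=0\},\qquad B(A,A')=-\tfrac12\operatorname{tr}(AA').
\]
The form $B$ is $-\frac16$ times the Killing form. The group $SO_0(4,1)$ acts by conjugation with image $G$, and we let $K$ be the image of $SO(4)$. Here $\dim\mathfrak g=10$ and $r=2$. The algebra $\mathfrak g$ is simple because $\mathfrak{so}(5,\mathbb C)$ is, $\mathfrak k=\mathfrak{so}(4)$ consists of the skew matrices in $\mathfrak g$, and $\mathfrak s$ consists of the matrices $S_v=ve_5^T+e_5v^T$ with $v\in\mathbb R^4$. Since $[S_v,S_{v'}]=vv'^T-v'v^T$ vanishes only for proportional $v,v'$, the real rank is one.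

\subsection{The singular orbits and their spheres}

Identify $\Lambda^2\mathbb R^4$ with $\mathfrak{so}(4)$ by letting $u\wedge v$ act as $w\mapsto(u\cdot w)v-(v\cdot w)u$. Then $B$ is the standard inner product on $\Lambda^2\mathbb R^4$, for which $|u\wedge v|^2$ is the Gram determinant of $u,v$. The eigenspaces $\Lambda_\pm$ of the Hodge star are orthogonal and $SO(4)$-invariant, so they are commuting ideals. They have the orthonormal bases
\[
I_1^\pm=\frac{e_1\wedge e_2\pm e_3\wedge e_4}{\sqrt2},\qquad I_2^\pm=\frac{e_1\wedge e_3\pm e_4\wedge e_2}{\sqrt2},\qquad I_3^\pm=\frac{\pm e_1\wedge e_4+e_2\wedge e_3}{\sqrt2},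
\]
which we use as orientations. Evaluating on $e_1,\dots,e_4$ shows that $\sqrt2I_1^+,\sqrt2I_2^+,\sqrt2I_3^+$ multiply like the quaternions $i,j,k$, and conjugation by the reflection $e_4\mapsto-e_4$ maps $I_i^+$ to $I_i^-$. Hence $[u,v]=\sqrt2\,u\times v$ in each of $\Lambda_\pm$, both are isomorphic to $\mathfrak{so}(3)$, and $K$ acts on $\Lambda_+\oplus\Lambda_-$ as $SO(3)\times SO(3)$.

For $t>0$ let $A_t=t\,e_1\wedge e_2=t(I_1^++I_1^-)/\sqrt2$. A matrix that commutes with $A_t$ preserves its image $\langle e_1,e_2\rangle$ and its kernel $\langle e_3,e_4,e_5\rangle$, so the centralizer of $A_t$ is $\mathfrak{so}(2)\oplus\mathfrak{so}(2,1)$. Thus $\dim O_{A_t}=6<8=\dim\mathfrak g-r$, and $A_t$ is singular. The orbit $\operatorname{Ad}(K)A_t$ is the product of the spheres of radius $t/\sqrt2$ in $\Lambda_+$ and $\Lambda_-$. For a point $y=y_++y_-$ of it let $n_\pm=y_\pm/|y_\pm|$, and let $\operatorname{vol}_\pm=n_\pm^*\operatorname{vol}$, where $\operatorname{vol}_n(a,b)=n\cdot(a\times b)$ is the area form of the unit sphere. For $u,v\in\Lambda_\pm$, formula \eqref{eq:KKS} gives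
\[
\omega([u,y],[v,y])=-\sqrt2\,y_\pm\cdot(u\times v)=-t\,n_\pm\cdot(u\times v).
\]
On the other hand $dn_\pm([u,y])=\sqrt2\,u\times n_\pm$ and $(u\times n)\times(v\times n)=(n\cdot(u\times v))\,n$, so $\operatorname{vol}_\pm([u,y],[v,y])=2\,n_\pm\cdot(u\times v)$. For $u\in\Lambda_+$, $v\in\Lambda_-$ all three forms vanish. Therefore
\begin{equation}\label{eq:omegaK}
\omega|_{\operatorname{Ad}(K)A_t}=-\tfrac t2(\operatorname{vol}_++\operatorname{vol}_-).
\end{equation}
Both factors have area $-2\pi t$, in agreement with Lemma~\ref{lem:periods}. To apply Proposition~\ref{prop:criterion} we want to add a small multiple of $\operatorname{vol}_+$. The difficulty is that $\beta$ must be smooth on $\mathfrak g$ and closed on \emph{all} orbits, including the noncompact regular orbits near $O_{A_t}$. We solve this by extending $n_+$ to a smooth map $n:U\to S^2$ on an invariant open set $U$; then $n^*\operatorname{vol}$ is closed on $U$, and we cut it off by an invariant function.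

\subsection{The map $n$}

For $A$ near the orbit of $A_t$ there is still a distinguished plane on which $A$ acts as a rotation. We describe it by the invariants. The spectrum of $A\in\mathfrak g$ is symmetric under $\lambda\mapsto-\lambda$, so the characteristic polynomial is $\lambda(\lambda^4+p\lambda^2+q)$, where $p=-\frac12\operatorname{tr}A^2$ and $q$ are invariant polynomials on $\mathfrak g$. At $A_t$ we have $p=t^2$, $q=0$. Let
\[
U=\{p>0,\ |q|<p^2/8\},
\]
and on $U$ put
\[
D=p^2-4q\ge\tfrac12p^2,\qquad\tau=\tfrac12(p+\sqrt D)\ge\tfrac12p,\qquad\sigma=\tau-p=\tfrac12(\sqrt D-p).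
\]
Then $\tau-\sigma=p$, $\tau\sigma=\frac14(D-p^2)=-q$ and $\tau+\sigma=\sqrt D>0$. So $\lambda^4+p\lambda^2+q=(\lambda^2+\tau)(\lambda^2-\sigma)$, and the polynomials $\lambda^2+\tau$ and $\lambda(\lambda^2-\sigma)$ are coprime. By the Cayley--Hamilton theorem $\mathbb R^5=E\oplus E'$ with
\[
E=\ker(A^2+\tau),\quad\dim E=2,\qquad E'=\ker(A^3-\sigma A),\quad\dim E'=3,
\]
and $E'=\operatorname{im}(A^2+\tau)$, because the image lies in $E'$ and has dimension $3$.

The plane $E$ is positive definite. Indeed, $A$ is $\eta$-skew, so $A^2+\tau$ is $\eta$-selfadjoint and its kernel $E$ is orthogonal to its image $E'$; hence $\eta|_E$ is nondegenerate. For $0\ne u\in E$ the vectors $u,Au$ form a basis of $E$, since $A|_E$ has no real eigenvalue, and $\eta(u,Au)=0$, $\eta(Au,Au)=-\eta(u,A^2u)=\tau\eta(u,u)$. So $\eta|_E$ is definite, and it is positive because $\eta$ has only one negative direction.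

Let
\[
J_A=-\frac{A^3-\sigma A}{\sqrt\tau\,(\tau+\sigma)} .
\]
It is an odd polynomial in $A$, so $J_A\in\mathfrak g$. It vanishes on $E'$, and on $E$, where $A^3=-\tau A$, it equals $A/\sqrt\tau$: it is the rotation of $E$ by a right angle. If $u_1\in E$ has $\eta(u_1,u_1)=1$ and $u_2=J_Au_1$, then $u_1,u_2$ is an $\eta$-orthonormal basis of $E$ and $J_Aw=\eta(u_1,w)u_2-\eta(u_2,w)u_1$.

The map $A\mapsto J_A$ is $G$-equivariant. We now project to $\mathfrak k$, which is only $K$-equivariant. Write $u_i=\bar u_i+t_ie_5$ with $\bar u_i\in\mathbb R^4$. The upper left $4\times4$ block of $J_A$ is $b=\bar u_1\wedge\bar u_2$. From $\bar u_i\cdot\bar u_j=\delta_{ij}+t_it_j$ we get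
\[
|b|^2=(1+t_1^2)(1+t_2^2)-t_1^2t_2^2=1+t_1^2+t_2^2\ge1 .
\]
Moreover $0=b\wedge b=(|b_+|^2-|b_-|^2)\,e_1\wedge e_2\wedge e_3\wedge e_4$, so $|b_+|^2=\frac12|b|^2\ge\frac12$. Hence
\[
n:U\to S^2\subset\Lambda_+,\qquad n=b_+/|b_+|,
\]
is a smooth map. For $y\in\operatorname{Ad}(K)A_t$ we have $\tau=t^2$, $\sigma=0$ and $J_y=-y^3/t^3=y/t\in\mathfrak{so}(4)$, so $n$ extends $n_+$.

\begin{remark}
The signature is used exactly in the inequality $|b|\ge1$. For the compact form $\mathfrak{so}(5)$ the same computation gives $|b|^2=1-t_1^2-t_2^2$, which vanishes for $E=\langle e_1,e_5\rangle$, and $n$ is not defined on the whole orbit of $A_t$.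
\end{remark}

\subsection{The form $\beta$}

Choose $\psi\in C^\infty(\mathbb R)$ with $\psi(0)=1$ and support in $[-\frac1{16},\frac1{16}]$. On $\{p>0\}$ let $f=e^{-1/p}\psi(q/p^2)$. Define
\[
\beta=f\,n^*\operatorname{vol}\ \text{ on }U,\qquad\beta=0\ \text{ off }U .
\]
The set $\{p>0,\ |q|\le p^2/16\}$ is closed in $\{p>0\}$, is contained in $U$, and $f$ vanishes outside it. So $\beta$ is smooth on $\{p>0\}$. It remains to study the boundary $p=0$. This is not only the origin: $U$ accumulates at nonzero matrices with $p=q=0$, and $n$ is singular there. We show that the singularity is at most a power of $1/p$.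

Let $\mathcal A$ be the set of $u\in C^\infty(U)$ such that for every bounded set $S$ and every multi-index $I$ there is $N$ with $|\partial^Iu|=O(p^{-N})$ on $U\cap S$. The Leibniz and chain rules give three closure properties.
\begin{enumerate}
\item[(a)] $\mathcal A$ is an algebra, stable under differentiation, and contains the polynomials.
\item[(b)] If $v\in\mathcal A$ and for every bounded $S$ there are $c>0$ and $N$ with $v\ge cp^N$ on $U\cap S$, then $v^s\in\mathcal A$ for all real $s$. Indeed, the derivatives of $v^s$ are combinations of terms $v^{s-j}\prod\partial^{I_i}v$, and $v^{s-j}$ is bounded by a power of $1/p$, by the lower bound if $s\le j$ and by $v\in\mathcal A$ if $s>j$.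
\item[(c)] If $v\in\mathcal A$ is real, then $\psi\circ v\in\mathcal A$, since all derivatives of $\psi$ are bounded.
\end{enumerate}
By (b), $p^{-1}$ and $D^{\pm1/2}$ lie in $\mathcal A$, because $D\ge p^2/2$. Then $\tau,\sigma\in\mathcal A$, and $\tau^{-1/2}\in\mathcal A$ because $\tau\ge p/2$. As $\tau+\sigma=\sqrt D$, the entries of $J_A$ lie in $\mathcal A$, hence those of $b_+$, then $|b_+|^{-1}=(|b_+|^2)^{-1/2}$ because $|b_+|^2\ge\frac12$, and then the entries of $n$. The coefficients of $n^*\operatorname{vol}$ are the functions $n\cdot(\partial_in\times\partial_kn)\in\mathcal A$, and $\psi(q/p^2)\in\mathcal A$ by (c). Every derivative of $e^{-1/p}$ is $e^{-1/p}$ times an element of $\mathcal A$. Hence all derivatives of the coefficients of $\beta$ are $O(p^M)$ on bounded subsets of $\{p>0\}$, for every $M$. Lemma~\ref{lem:extension}, with the locally Lipschitz function $\rho=\max(p,0)$, shows that $\beta$ is smooth on $\mathfrak g$ and flat at $0$.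

The invariants $p,q$ are constant on each orbit. So an orbit either misses $U$, and then $\beta$ vanishes on it, or lies in $U$, and then the pullback of $\beta$ is a constant multiple of the pullback of the closed form $n^*\operatorname{vol}$.

\begin{proof}[Proof of Theorem~\ref{thm:so41}]
On $\operatorname{Ad}(K)A_t$ we have $f=e^{-1/t^2}$ and $n=n_+$, so by \eqref{eq:omegaK}
\[
(\omega+\beta)|_{\operatorname{Ad}(K)A_t}=\bigl(e^{-1/t^2}-\tfrac t2\bigr)\operatorname{vol}_+-\tfrac t2\operatorname{vol}_- .
\]
The integrals over the two factor spheres are $4\pi e^{-1/t^2}-2\pi t$ and $-2\pi t$. Their ratio $1-2e^{-1/t^2}/t$ is continuous, never equal to $1$, and tends to $1$ as $t\to0$. So it is non-constant on every interval $(0,\delta)$ and takes irrational values for arbitrarily small $t$. For such $t$ the two integrals generate a group of rank $2=r$, and Proposition~\ref{prop:criterion} applies.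
\end{proof}

\section{Algebras with a compact Cartan subalgebra}\label{sec:general}

We now prove Theorem~\ref{thm:general}. The plan is that of Section~\ref{sec:so41}: a family of singular elliptic elements $x$, an invariant open cone $U$ around their orbits, a map from $U$ to a fixed symplectic manifold, and a cutoff. In $\mathfrak{so}(4,1)$ the centralizer of $A_t$ was $\mathbb RA_t\oplus\mathfrak{so}(2,1)$, and the extra sphere came from the circle in $SO_0(2,1)$ generated by $e_3\wedge e_4$. In general we take $x$ in the kernel of a noncompact root, so that its centralizer contains a copy $\mathfrak l$ of $\mathfrak{so}(2,1)$, and we map a point of $U$ to the generator of a circle in the corresponding conjugate of $\mathfrak l$. Explicit formulas are no longer available. They are replaced by a closedness statement (Lemma~\ref{lem:closed}) and by growth bounds for semialgebraic functions.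

\subsection{The singular elements}

Let $B$ be the Killing form and $\theta$ the Cartan involution, equal to $1$ on $\mathfrak k$ and $-1$ on $\mathfrak s$. We recall the standard facts. The form $\langle u,v\rangle_\theta=-B(u,\theta v)$ is positive definite, and $\operatorname{ad}Y$ is symmetric for $Y\in\mathfrak s$. The connected subgroup $K\subset G$ with Lie algebra $\mathfrak k$ is compact, commutes with $\theta$ and preserves $\langle\cdot,\cdot\rangle_\theta$, and $G=K\exp\mathfrak s$. Let $\mathfrak t\subset\mathfrak k$ be a Cartan subalgebra of $\mathfrak g$. Then $T=\exp\mathfrak t$ is a maximal torus of $K$, and $W_K=N_K(T)/T$ is finite. The centralizer in $K$ of a torus, and hence of an element of $\mathfrak k$, is connected. Put $|x|^2=-B(x,x)$ for $x\in\mathfrak t$.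

We have $r\ge2$. Otherwise $\mathfrak g_{\mathbb C}=\mathfrak{sl}_2(\mathbb C)$, while $\mathfrak k\supset\mathfrak t\ne0$ is semisimple and so has dimension at least $3$; then $\mathfrak g=\mathfrak k$ would be compact.

The roots of $(\mathfrak g_{\mathbb C},\mathfrak t_{\mathbb C})$ are imaginary on $\mathfrak t$, so complex conjugation exchanges the root spaces $\mathfrak g_\gamma$ and $\mathfrak g_{-\gamma}$. Since $\theta$ fixes $\mathfrak t$, it acts on each line $\mathfrak g_\gamma$ by $\pm1$, and since $\mathfrak s\ne0$ there is a \emph{noncompact} root $\alpha$, one with $\mathfrak g_{\pm\alpha}\subset\mathfrak s_{\mathbb C}$. Let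
\[
\mathfrak l=\mathfrak g\cap(\mathfrak g_\alpha+\mathfrak g_{-\alpha}+[\mathfrak g_\alpha,\mathfrak g_{-\alpha}]),\qquad\mathfrak c=\ker\alpha\subset\mathfrak t,\qquad\mathfrak h=\mathfrak c\oplus\mathfrak l .
\]
The algebra $\mathfrak l$ is a $\theta$-stable real form of $\mathfrak{sl}_2(\mathbb C)$ with $\dim\mathfrak l\cap\mathfrak s=2$ and $\mathfrak l\cap\mathfrak k=\mathbb Rj_0\subset\mathfrak t$, where we normalize $B(j_0,j_0)=-1$. So $B|_{\mathfrak l}$ has two positive directions and one negative direction, and $\operatorname{Int}(\mathfrak l)=SO_0(2,1)$. The line $[\mathfrak g_\alpha,\mathfrak g_{-\alpha}]$ is spanned by the $B$-dual of $\alpha$, so $\mathfrak t=\mathfrak c\oplus\mathbb Rj_0$ is an orthogonal sum. Also $[\mathfrak c,\mathfrak l]=0$, $\mathfrak h\cap\mathfrak k=\mathfrak t$ and $\dim\mathfrak h=r+2$. Let $H$ be the connected subgroup with Lie algebra $\mathfrak h$. It fixes $\mathfrak c$ pointwise and acts on $\mathfrak l$ as $SO_0(2,1)$. Let $\mathfrak c'\subset\mathfrak c$ be the set where no root $\gamma\ne\pm\alpha$ vanishes. It is open and dense in $\mathfrak c$, since such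 $\gamma$ are not proportional to $\alpha$.

\begin{lemma}\label{lem:centralizer}
Let $x,x'\in\mathfrak c'$. Then $G_x=H$ and $K\cap G_x=T$. If $x'\in O_x$, then $x'\in W_Kx$. The stabilizer of $x$ in $W_K$ is trivial.
\end{lemma}

\begin{proof}
The root decomposition gives $\mathfrak g_x=\mathfrak h$. So $K\cap G_x$ is connected with Lie algebra $\mathfrak t$, and equals $T$; this also gives the last statement. Let $g=k\exp Y$ with $k\in K$, $Y\in\mathfrak s$ and $\operatorname{Ad}_gx=x'$. Then $e^{\operatorname{ad}Y}x=\operatorname{Ad}_k^{-1}x'\in\mathfrak k$. Applying $\theta$ gives $e^{-\operatorname{ad}Y}x=e^{\operatorname{ad}Y}x$, so $e^{2\operatorname{ad}Y}x=x$, and $[Y,x]=0$ because $\operatorname{ad}Y$ is diagonalizable with real eigenvalues. Thus $Y\in\mathfrak h$ and $\operatorname{Ad}_kx=x'$. For $x'=x$ this gives $G_x\subset T\exp(\mathfrak s\cap\mathfrak h)\subset H\subset G_x$. In general $kTk^{-1}=K\cap G_{x'}=T$, so $k\in N_K(T)$.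
\end{proof}

In particular $H$ is closed, and the points of $\mathfrak c'$ are singular, with $\dim O_x=\dim\mathfrak g-r-2$.

\subsection{An invariant tube}

Fix $x_0\in\mathfrak c'$ with $|x_0|=1$. For small $\epsilon>0$ the set $C=\{x\in\mathfrak c:|x|=1,\ |x-x_0|<\epsilon\}$ satisfies $\bar C\subset\mathfrak c'$ and $w\bar C\cap\bar C=\emptyset$ for all $w\ne1$ in $W_K$; for the second property take $2\epsilon<|wx_0-x_0|$, as $W_K$ acts by isometries. If $\dim\mathfrak c=1$, then $C=\{x_0\}$. By Lemma~\ref{lem:centralizer},
\begin{equation}\label{eq:inj}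
x,x'\in\mathbb R_{>0}C,\quad x'\in O_x\quad\Longrightarrow\quad x=x' .
\end{equation}
Let $2\delta>0$ be the minimum of $|\gamma(x)|$ over $x\in\bar C$ and the roots $\gamma\ne\pm\alpha$; such roots exist because $r\ge2$.

For $z\in\mathfrak l$ the eigenvalues of $\operatorname{ad}z$ on $\mathfrak g$ are bounded by a constant times $|B(z,z)|^{1/2}$, even though $z$ itself may be large. To see this, view $z$ as a traceless $2\times2$ complex matrix with eigenvalues $\pm m$. Then $B(z,z)$ is a fixed nonzero multiple of $m^2$, and the eigenvalues of $z$ in the $\mathfrak{sl}_2$-module $\mathfrak g_{\mathbb C}$ are the products of $m$ with the weights of the module. Choose $\varepsilon_0\le\frac14$ such that these eigenvalues have modulus less than $\delta/2$ when $|B(z,z)|<\varepsilon_0$. Let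
\[
V=\{x+z:\ x\in\mathbb R_{>0}C,\ z\in\mathfrak l,\ |B(z,z)|<\varepsilon_0|x|^2\},\qquad U=\operatorname{Ad}(G)V,\qquad p(\xi)=-B(\xi,\xi).
\]
The set $V$ is an open $H$-invariant cone in $\mathfrak h$. For $v=x+z\in V$ we have $p(v)=|x|^2-B(z,z)$, so
\begin{equation}\label{eq:compare}
(1-\varepsilon_0)|x|^2<p(v)<(1+\varepsilon_0)|x|^2 .
\end{equation}
Since $\operatorname{ad}z$ preserves the eigenspaces of $\operatorname{ad}x$ and $\mathfrak h=\ker\operatorname{ad}x$,
\begin{equation}\label{eq:gap}
\text{the eigenvalues of }\operatorname{ad}v\text{ have modulus }<\tfrac12\delta|x|\text{ on }\mathfrak h\text{ and }>\tfrac32\delta|x|\text{ on }\mathfrak g/\mathfrak h .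
\end{equation}

\begin{lemma}\label{lem:tube}
The map $G\times_HV\to\mathfrak g$, $[g,v]\mapsto\operatorname{Ad}_gv$, is a diffeomorphism onto $U$, and $U$ is open.
\end{lemma}

\begin{proof}
By \eqref{eq:compare}, $\delta\sqrt{p(v)}$ lies strictly between $\frac12\delta|x|$ and $\frac32\delta|x|$. So for $\xi=\operatorname{Ad}_g(x+z)\in U$, \eqref{eq:gap} shows that $\operatorname{Ad}_g\mathfrak h$ is the real part of the sum of the generalized eigenspaces of $\operatorname{ad}\xi$ for the eigenvalues of modulus less than $\delta\sqrt{p(\xi)}$. Thus $\operatorname{Ad}_g\mathfrak h$ depends only on $\xi$, and so do its derived algebra $\operatorname{Ad}_g\mathfrak l$, its center $\operatorname{Ad}_g\mathfrak c$, and the component $\operatorname{Ad}_gx$ of $\xi$ in the center. If also $\xi=\operatorname{Ad}_{g'}(x'+z')$, then $\operatorname{Ad}_gx=\operatorname{Ad}_{g'}x'$, so $x=x'$ by \eqref{eq:inj} and $g^{-1}g'\in G_x=H$. This proves injectivity. The image of the differential at $[g,v]$ is $\operatorname{Ad}_g([\mathfrak g,v]+\mathfrak h)$, which is $\mathfrak g$ because $\operatorname{ad}v$ is invertible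 on $\mathfrak g/\mathfrak h$. Both manifolds have dimension $\dim\mathfrak g$, so the map is a local diffeomorphism.
\end{proof}

Since $H$ fixes $x$ and preserves $B(z,z)$, we obtain smooth $G$-invariant maps
\[
x:U\to\mathfrak c,\qquad s:U\to\mathbb R,\qquad x(\operatorname{Ad}_g(x+z))=x,\quad s(\operatorname{Ad}_g(x+z))=B(z,z),
\]
and a smooth family of subalgebras $\mathfrak l_\xi=\operatorname{Ad}_g\mathfrak l$, $\xi=\operatorname{Ad}_gv\in U$.

\subsection{Cutting off}

Let $C_1=\{x\in C:|x-x_0|\le\epsilon/2\}$ and
\[
U'=\{\xi\in U:\ x(\xi)/|x(\xi)|\in C_1,\ |s(\xi)|\le\tfrac12\varepsilon_0|x(\xi)|^2\}.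
\]
The form $\beta$ will vanish outside $U'$. This set is closed in $U$, but we need more. A convergent sequence $\operatorname{Ad}_{g_\nu}v_\nu$ in $U'$ may have $g_\nu\to\infty$, and its limit could lie on the boundary of $U$, where the extension of $\beta$ by zero need not be continuous. We show that this happens only on $\{p=0\}$, where the flat factor takes over. We first prove a fact about orbits of semisimple elements.

\begin{lemma}\label{lem:ssorbit}
Let $x\in\mathfrak g$ be semisimple, and let $y_\nu\in O_x$ converge to $y\in\mathfrak g$. Then $y\in O_x$, and for large $\nu$ there are $a_\nu\in G$ with $y_\nu=\operatorname{Ad}_{a_\nu}y$ and $a_\nu\to1$. In particular $O_x$ is a closed embedded submanifold.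
\end{lemma}

\begin{proof}
The minimal polynomial $P$ of $\operatorname{ad}x$ has simple roots, and $P(\operatorname{ad}y_\nu)=0$, so $P(\operatorname{ad}y)=0$. Thus $y$ is semisimple and $\mathfrak g=[\mathfrak g,y]\oplus\mathfrak g_y$. The map $[\mathfrak g,y]\times\mathfrak g_y\to\mathfrak g$, $(u,w)\mapsto e^{\operatorname{ad}u}(y+w)$, has the bijective differential $(u,w)\mapsto[u,y]+w$ at $(0,0)$. So for large $\nu$ we can write $y_\nu=e^{\operatorname{ad}u_\nu}(y+w_\nu)$ with $u_\nu,w_\nu\to0$, and $P(\operatorname{ad}(y+w_\nu))=0$. On the eigenspace of $\operatorname{ad}y$ for an eigenvalue $\lambda$, the operator $\operatorname{ad}(y+w_\nu)=\lambda+\operatorname{ad}w_\nu$ is diagonalizable, and its eigenvalues are roots of $P$ that tend to the root $\lambda$. For large $\nu$ they equal $\lambda$. Hence $\operatorname{ad}w_\nu=0$ and $w_\nu=0$. Take $a_\nu=e^{\operatorname{ad}u_\nu}$.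
\end{proof}

\begin{lemma}\label{lem:closed}
The set $U'$ is closed in $\{p>0\}$.
\end{lemma}

\begin{proof}
Let $\xi_\nu=\operatorname{Ad}_{g_\nu}(x_\nu+z_\nu)\in U'$ converge to $\xi$ with $p(\xi)>0$. By \eqref{eq:compare} the norms $|x_\nu|$ are bounded above and away from zero, so after passing to a subsequence $x_\nu\to x_\infty\in\mathbb R_{>0}C_1$. We show that $g_\nu H$ has a convergent subsequence in $G/H$, by showing that $\operatorname{Ad}_{g_\nu}x_0$ is bounded.

\emph{The subalgebras $\mathfrak h_\nu=\operatorname{Ad}_{g_\nu}\mathfrak h$ converge.} The eigenvalues of $\operatorname{ad}\xi_\nu$ converge, with multiplicities, to those of $\operatorname{ad}\xi$. By \eqref{eq:gap}, $\operatorname{ad}\xi$ has $r+2$ eigenvalues of modulus at most $\frac12\delta|x_\infty|$, and the others have modulus at least $\frac32\delta|x_\infty|$. For large $\nu$ the Riesz projection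
\[
\frac1{2\pi i}\oint_{|\lambda|=\delta|x_\infty|}(\lambda-\operatorname{ad}\xi_\nu)^{-1}\,d\lambda
\]
has image $(\mathfrak h_\nu)_{\mathbb C}$, and it converges to the corresponding projection for $\operatorname{ad}\xi$. So $\mathfrak h_\nu$ converges in the Grassmannian to a subspace $\mathfrak h_\infty$ of dimension $r+2$, whose complexification is the sum of the generalized eigenspaces of $\operatorname{ad}\xi$ for the eigenvalues of modulus less than $\delta|x_\infty|$.

\emph{The limit is not degenerate.} The generalized eigenspaces of $\operatorname{ad}\xi$ are the eigenspaces of $\operatorname{ad}\xi_s$. Let $\mathfrak b$ be a Cartan subalgebra of $\mathfrak g_{\mathbb C}$ containing $\xi_s$. Then $(\mathfrak h_\infty)_{\mathbb C}$ is the sum of $\mathfrak b$ and the root spaces of the roots $\gamma$ of $\mathfrak b$ with $|\gamma(\xi_s)|<\delta|x_\infty|$. This set of roots is symmetric and has two elements, so it is a pair $\pm\gamma_0$. Hence $\mathfrak h_\infty$ is a subalgebra, and its center $\mathfrak z_\infty$ has complexification $\ker\gamma_0\subset\mathfrak b$, of dimension $r-1$. The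 form $B$ is nondegenerate on $\ker\gamma_0$, which is the orthogonal complement in $\mathfrak b$ of the $B$-dual of $\gamma_0$, a non-isotropic vector.

\emph{The centers converge.} Let $\mathfrak z_\nu=\operatorname{Ad}_{g_\nu}\mathfrak c$, the center of $\mathfrak h_\nu$. A limit of elements of $\mathfrak z_\nu$ lies in $\mathfrak h_\infty$ and commutes with $\mathfrak h_\infty$, since every element of $\mathfrak h_\infty$ is a limit of elements of $\mathfrak h_\nu$. So every limit point of the sequence $\mathfrak z_\nu$ in the Grassmannian is contained in $\mathfrak z_\infty$ and has the same dimension; thus $\mathfrak z_\nu\to\mathfrak z_\infty$. The form $B$ is negative definite on $\mathfrak z_\nu$, so it is negative semidefinite on $\mathfrak z_\infty$, and being nondegenerate it is negative definite there. Hence there is $c>0$ with $-B(u,u)\ge c\langle u,u\rangle_\theta$ for all $u\in\mathfrak z_\nu$ and all large $\nu$. The vectors $\operatorname{Ad}_{g_\nu}x_0\in\mathfrak z_\nu$ satisfy $-B(u,u)=1$, so they are bounded.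

\emph{Conclusion.} Along a subsequence $\operatorname{Ad}_{g_\nu}x_0$ converges. By Lemma~\ref{lem:ssorbit} the limit is $\operatorname{Ad}_bx_0$ for some $b\in G$, and $\operatorname{Ad}_{g_\nu}x_0=\operatorname{Ad}_{a_\nu b}x_0$ with $a_\nu\to1$. So $a_\nu b=g_\nu h_\nu$ with $h_\nu\in G_{x_0}=H$. Replace $g_\nu$ by $g_\nu h_\nu$ and $z_\nu$ by $\operatorname{Ad}_{h_\nu}^{-1}z_\nu$; this changes neither $x_\nu$ nor $B(z_\nu,z_\nu)$. Now $g_\nu\to b$, so $z_\nu=\operatorname{Ad}_{g_\nu}^{-1}\xi_\nu-x_\nu$ converges to some $z_\infty\in\mathfrak l$ with $|B(z_\infty,z_\infty)|\le\frac12\varepsilon_0|x_\infty|^2$, and $\xi=\operatorname{Ad}_b(x_\infty+z_\infty)\in U'$.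
\end{proof}

\subsection{The map $j$}

The hyperboloid $\{B(u,u)=-1\}\subset\mathfrak l$ has two sheets; two of its points $u,u'$ lie on the same sheet if and only if $B(u,u')<0$, and $SO_0(2,1)$ preserves each sheet and acts on it transitively. We want to choose, for each $\xi=\operatorname{Ad}_gv\in U$, a point on the sheet of $\operatorname{Ad}_gj_0$ in $\mathfrak l_\xi$. The point $\operatorname{Ad}_gj_0$ itself depends on $g$, and no $G$-equivariant choice exists, since at $\xi=x_0$ it would be a point of the sheet fixed by $H$. The inner product $\langle\cdot,\cdot\rangle_\theta$ gives a $K$-equivariant choice.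

Write $B(u,u')=\langle\Sigma_\xi u,u'\rangle_\theta$ on $\mathfrak l_\xi$ with $\Sigma_\xi$ symmetric. The operator $\Sigma_\xi$ has exactly one negative eigenvalue, which is simple. Let $j(\xi)$ be the eigenvector with $B(j,j)=-1$ and $B(j,\operatorname{Ad}_gj_0)<0$. The last condition does not depend on $g$, which is determined up to right multiplication by $H$. Near any point of $U$ we can choose $g$ smoothly in $\xi$ by Lemma~\ref{lem:tube}, and the eigenline of a simple eigenvalue depends smoothly on the operator; so $j$ is smooth. By transitivity $j(\xi)\in\operatorname{Ad}_g\operatorname{Ad}(H)j_0\subset O_{j_0}$, and $O_{j_0}$ is embedded by Lemma~\ref{lem:ssorbit}. Thus $j:U\to O_{j_0}$ is a smooth map, and $j^*\omega_{O_{j_0}}$ is a closed $2$-form on $U$. For $k\in K$ and $x\in\mathbb R_{>0}C$ the algebra $\operatorname{Ad}_k\mathfrak l$ is $\theta$-stable, so $\Sigma_{\operatorname{Ad}_kx}=-\theta$, whose negative eigenline is $\operatorname{Ad}_k\mathfrak l\cap\mathfrak k$. Hence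
\begin{equation}\label{eq:jK}
j(\operatorname{Ad}_kx)=\operatorname{Ad}_kj_0\qquad(k\in K,\ x\in\mathbb R_{>0}C).
\end{equation}

\subsection{The form $\beta$}

Let $\psi_1$ be a smooth function on the unit sphere of $\mathfrak c$, supported in $C_1$ and equal to $1$ near $x_0$, and let $\psi_2\in C^\infty(\mathbb R)$ be supported in $[-\frac12\varepsilon_0,\frac12\varepsilon_0]$ with $\psi_2(0)=1$. Put
\[
f=e^{-1/|x|^2}\,\psi_1(x/|x|)\,\psi_2(s/|x|^2),\qquad\beta=f\,j^*\omega_{O_{j_0}}\ \text{ on }U,\qquad\beta=0\ \text{ off }U .
\]
The open sets $U$ and $\{p>0\}\setminus U'$ cover $\{p>0\}$, the form $\beta$ is smooth on the first and zero on the second, so it is smooth on $\{p>0\}$. Since $U$ and $f$ are $G$-invariant, the pullback of $\beta$ to an orbit is $0$ or a constant multiple of the pullback of $j^*\omega_{O_{j_0}}$, and so it is closed.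

\begin{lemma}\label{lem:bounds}
The form $\beta$ is smooth on $\mathfrak g$ and flat at $0$.
\end{lemma}

\begin{proof}
Recall that a subset of $\mathbb R^m$ is \emph{semialgebraic} if it is a finite Boolean combination of sets $\{P>0\}$ and $\{P=0\}$ with $P$ polynomial, and that a map is semialgebraic if its graph is. By the Tarski--Seidenberg theorem, a set defined from semialgebraic data by a formula with finitely many quantifiers over semialgebraic sets is semialgebraic. In particular the partial derivatives of a smooth semialgebraic function on an open set are semialgebraic, as one sees from the $\epsilon$-$\delta$ definition. Connected components of semialgebraic sets are semialgebraic. Finally, a continuous semialgebraic function on a closed semialgebraic subset of $\mathbb R^m$ is bounded by $c(1+|\xi|^2)^N$ for some $c$ and $N$ \cite[Prop.~2.6.2]{BCR}.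

The group $G$ is the identity component of the real algebraic group $\operatorname{Aut}(\mathfrak g)$, so it is semialgebraic, and so are $C$, $C_1$, $V$. Then $U$ and the graphs of $x$ and $s$ are defined by the existence of $g\in G$ and $x+z\in V$ with $\xi=\operatorname{Ad}_g(x+z)$. The graph of $j$ is defined by adding the conditions $j\in\operatorname{Ad}_g\mathfrak l$, $B(j,j)=-1$, $B(j,\operatorname{Ad}_gj_0)<0$, and the existence of a real $\lambda$ with $B(j,u)=\lambda\langle j,u\rangle_\theta$ for all $u\in\operatorname{Ad}_g\mathfrak l$. By \eqref{eq:KKS}, the coefficient $\omega_j(\partial_ij,\partial_kj)$ of $j^*\omega_{O_{j_0}}$ is the number $-B(j,[u,v])$ for any $u,v$ with $[u,j]=\partial_ij$, $[v,j]=\partial_kj$. So all these functions and their derivatives are semialgebraic.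

The set $U_1'=U'\cap\{|x|=1\}$ is semialgebraic. It is closed in $\mathfrak g$: on it $p\ge1-\varepsilon_0$, so a limit of points of $U_1'$ lies in $U'$ by Lemma~\ref{lem:closed}, and $|x|=1$ there by continuity. Let $\phi$ be a component of $x$, the function $s$, or a coefficient of $j^*\omega_{O_{j_0}}$. It is homogeneous under positive dilations, of degree $d=1$, $2$ or $-2$ respectively (the map $j$ has degree $0$). For $\xi\in U'$ we have $\xi/|x|\in U_1'$, so
\[
|\partial^I\phi(\xi)|=|x|^{d-|I|}\,|\partial^I\phi(\xi/|x|)|\le c\,|x|^{d-|I|}\bigl(1+|\xi|^2/|x|^2\bigr)^N .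
\]
On bounded subsets of $U'$, where $|x|$ is bounded by \eqref{eq:compare}, this is at most a constant times a negative power of $|x|$. Regard $f$ as a function of $(x,s)\in(\mathfrak c\setminus0)\times\mathbb R$. Each of its derivatives vanishes for $|s|>\frac12\varepsilon_0|x|^2$ and is $O(|x|^M)$ for bounded $|x|$ and every $M$, because of the factor $e^{-1/|x|^2}$. By the chain and Leibniz rules and \eqref{eq:compare}, all derivatives of the coefficients of $\beta$ are $O(p^M)$ on bounded subsets of $U'$, and they vanish on the open set $\{p>0\}\setminus U'$. Lemma~\ref{lem:extension} with $\rho=\max(p,0)$ completes the proof.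
\end{proof}

\subsection{The periods}

\begin{proof}[Proof of Theorem~\ref{thm:general}]
Let $x=tx_1$ with $t>0$, $x_1\in C$ and $\psi_1(x_1)=1$. The point $x$ is singular, $\operatorname{Ad}(K)x\cong K/T$ by Lemma~\ref{lem:centralizer}, and $f=e^{-1/t^2}$ on the orbit. Put $x^+=x+e^{-1/t^2}j_0\in\mathfrak t$. Let $y=\operatorname{Ad}_kx$ and $u,v\in\mathfrak k$. By \eqref{eq:jK}, $dj([u,y])=[u,\operatorname{Ad}_kj_0]$, so \eqref{eq:KKS} gives
\[
(\omega+\beta)([u,y],[v,y])=-B(\operatorname{Ad}_kx^+,[u,v]).
\]
As in the first step of the proof of Lemma~\ref{lem:periods}, the pullback of $\omega+\beta$ to $K$ is $d\Lambda$, where $\Lambda$ is the left-invariant form defined by $B(x^+,\cdot)$. Let $\Gamma=\ker(\exp|_{\mathfrak t})\cong\pi_1(T)$, a lattice of rank $r$, and let $\Gamma'$ be the kernel of $\Gamma\to\pi_1(K)$. For $X\in\Gamma'$ the integral of $\Lambda$ over the loop $\exp(\tau X)$, $0\le\tau\le1$, is $B(x^+,X)$. By Lemma~\ref{lem:loops} the integrals of $\omega+\beta$ over spheres in $\operatorname{Ad}(K)x$ include all numbers $B(x^+,X)$ with $X\in\Gamma'$. Since $K$ is compact and connected with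 semisimple Lie algebra, $\pi_1(K)$ is finite by Weyl's theorem. So $\Gamma'$ has finite index in $\Gamma$ and has rank $r$.

It remains to choose $x_1$ and $t$ so that $X\mapsto B(x^+,X)$ is injective on $\Gamma$. For $0\ne X\in\Gamma\cap\mathfrak c$ the subspace $\{x\in\mathfrak c:B(x,X)=0\}$ is proper, since $B$ is definite on $\mathfrak c$. Countably many proper subspaces have measure zero, so we can choose $x_1$ near $x_0$ outside all of them; if $\dim\mathfrak c=1$, these subspaces are $0$ and $x_1=x_0$. For $0\ne X\in\Gamma$ consider the real analytic function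
\[
t\longmapsto t\,B(x_1,X)+e^{-1/t^2}B(j_0,X)\qquad(t>0).
\]
If it vanishes identically, then dividing by $t$ and letting $t\to0$ gives $B(x_1,X)=0$, and then $B(j_0,X)=0$. The second equation says $X\in\mathfrak c$, and then the first contradicts the choice of $x_1$. So each of these functions has countably many zeros. For all but countably many $t$ the periods contain a subgroup of $\mathbb R$ isomorphic to $\mathbb Z^r$, which has rank $r$. Proposition~\ref{prop:criterion} applies.
\end{proof}

\begin{remark}
Each hypothesis has a definite role. The compact Cartan subalgebra gives a torus $T\subset K$ of dimension $r$. Noncompactness gives the root $\alpha$; for $x$ in the kernel of a root with root spaces in $\mathfrak k_{\mathbb C}$, the group $K\cap G_x$ would be larger than $T$. Semisimplicity of $\mathfrak k$ gives $\operatorname{rank}\Gamma'=r$. If $\mathfrak k$ is not semisimple, a nonzero $\chi\in\mathfrak k^*$ vanishing on $[\mathfrak k,\mathfrak k]$ defines a closed left-invariant form on $K$, so $\chi(X)=0$ for $X\in\Gamma'$; as $\chi$ is nonzero on the center of $\mathfrak k$, which lies in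 $\mathfrak t$, this forces $\operatorname{rank}\Gamma'<r$. Without $\beta$ the periods $B(x,X)$ vanish on $\Gamma'\cap\mathbb Rj_0$; the term $e^{-1/t^2}j_0$ restores the missing direction.
\end{remark}

\section{Moving the leaves: the case $\mathfrak{su}(n,1)$}\label{sec:sun1}

We return to the first perturbation and prove the following.

\begin{proposition}\label{prop:sun1}
Let $\mathfrak g_c$ be a compact semisimple Lie algebra, possibly $0$, and $n\ge2$. Then $\mathfrak g=\mathfrak g_c\oplus\mathfrak{su}(n,1)$ is smoothly degenerate.
\end{proposition}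

In Section~\ref{sec:so21} the exterior of the cone was described as $T^*S^1\times(0,\infty)$, and the two vector fields were translations. Here the exterior of the cone is replaced by the set $R$ of matrices with an eigenvalue off the imaginary axis, and it is described as a quotient of an open subset of $T^*K\times\mathbb R$. This description by the principal series follows Weinstein.

\subsection{The set $R$}

Let $\mathbb C^{n+1}$ have the basis $e_1,\dots,e_n,e_0$ and the Hermitian form $\langle v,w\rangle=\sum_{i=1}^nv_i\bar w_i-v_0\bar w_0$. In this section $G=SU(n,1)$, acting by conjugation on its Lie algebra $\mathfrak g_1=\mathfrak{su}(n,1)$, $K=S(U(n)\times U(1))$ with Lie algebra $\mathfrak k$, $B(\xi,\xi')=\operatorname{tr}(\xi\xi')$ (a multiple of the Killing form), and $\pi$ is the linear structure of $\mathfrak g_1$. Let $h_0\in\mathfrak s$ exchange $e_n$ and $e_0$ and kill $W=\langle e_1,\dots,e_{n-1}\rangle$. It acts by $\pm1$ on the isotropic vectors $v_\pm=e_n\pm e_0$, and $\langle v_+,v_-\rangle=2$. Let $\ell=\mathbb Cv_+$.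

The operator $\operatorname{ad}h_0$ defines a grading $\mathfrak g_1=\bigoplus_{j=-2}^2\mathfrak g^j$, with $B(\mathfrak g^i,\mathfrak g^j)=0$ unless $i+j=0$. An element of $\mathfrak g^0$ acts on $v_+$ by a scalar $\lambda$, on $v_-$ by $-\bar\lambda$, and on $W$ by a skew-Hermitian operator. Subtracting $(\operatorname{Re}\lambda)h_0$ leaves an element of $\mathfrak k$, so $\mathfrak g^0=\mathfrak m\oplus\mathfrak a$ with $\mathfrak m=\mathfrak g^0\cap\mathfrak k$ and $\mathfrak a=\mathbb Rh_0$. Put $\mathfrak n=\mathfrak g^1+\mathfrak g^2$ and $\mathfrak p=\mathfrak m+\mathfrak a+\mathfrak n$; then $\mathfrak p=\mathfrak n^\perp$. The Iwasawa decomposition states that $\mathfrak g_1=\mathfrak k\oplus\mathfrak a\oplus\mathfrak n$ and that multiplication $K\times A\times N\to G$ is a diffeomorphism, where $A=\exp\mathfrak a$ normalizes $N=\exp\mathfrak n$. In particular $\mathfrak k+\mathfrak p=\mathfrak g_1$ and $\mathfrak k\cap\mathfrak p=\mathfrak m$.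

Let $M$ be the stabilizer of $\ell$ in $K$. If $k\in M$, then $k$ acts on $e_n$ and $e_0$ by the same scalar, since it preserves $\mathbb C^n$ and $\mathbb Ce_0$, and it preserves $W$. So $M$ centralizes $h_0$ and preserves the grading. The same argument shows that an element of $\mathfrak k$ that stabilizes $\ell$ lies in $\mathfrak m$. Since $\mathfrak a+\mathfrak n$ stabilizes $\ell$, the Iwasawa decomposition shows that $\mathfrak p$ is the stabilizer of $\ell$ in $\mathfrak g_1$.

For $\zeta\in\mathfrak p$ let $\lambda(\zeta)=a(\zeta)+ic(\zeta)$ be the scalar by which $\zeta$ acts on $\ell$. The functions $a,c$ are linear on $\mathfrak p$, and $a(\zeta)$ is the coefficient of $h_0$. The matrix $\zeta$ preserves the flag $\ell\subset\ell\oplus W\subset\mathbb C^{n+1}$ and acts on the quotients as its $\mathfrak g^0$-component does. So its eigenvalues are $\lambda(\zeta)$, $-\overline{\lambda(\zeta)}$ and $n-1$ imaginary numbers. On $\mathfrak p_+=\{\zeta\in\mathfrak p:a(\zeta)>0\}$, therefore, $\lambda(\zeta)$ is the only eigenvalue with positive real part, it is simple, and its eigenline is $\ell$.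 Let
\[
\Phi:K\times\mathfrak p\to\mathfrak g_1,\qquad\Phi(k,\zeta)=\operatorname{Ad}_k\zeta,\qquad\Delta(\zeta)=\det(\operatorname{ad}\zeta|_{\mathfrak g_1/\mathfrak p}),
\]
and let $R\subset\mathfrak g_1$ be the set of matrices that have an eigenvalue with nonzero real part.

\begin{lemma}\label{lem:R}
\begin{enumerate}
\item[(i)] $\Phi(K\times\mathfrak p_+)=R$, and the fibers of $\Phi|_{K\times\mathfrak p_+}$ are the orbits of $M$ acting by $(k,\zeta)\cdot m=(km,\operatorname{Ad}_m^{-1}\zeta)$.
\item[(ii)] $|\Delta|\ge a^{\dim\mathfrak n}$ on $\mathfrak p_+$, the map $\Phi$ is a submersion on $K\times\mathfrak p_+$, and $R$ is open.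
\item[(iii)] The formulas $a(\operatorname{Ad}_k\zeta)=a(\zeta)$, $c(\operatorname{Ad}_k\zeta)=c(\zeta)$ define smooth Casimirs $a,c$ on $R$. The extension of $a$ by $0$ is H\"older continuous on bounded subsets of $\mathfrak g_1$.
\end{enumerate}
\end{lemma}

\begin{proof}
(i) We have seen that $\Phi(K\times\mathfrak p_+)\subset R$. Let $\xi\in R$. The adjoint of $\xi$ for the Hermitian form is $-\xi$, so the spectrum is symmetric under $\lambda\mapsto-\bar\lambda$, and there is an eigenvector $v$ with eigenvalue $\lambda$, $\operatorname{Re}\lambda>0$. From $0=\langle\xi v,v\rangle+\langle v,\xi v\rangle=2\operatorname{Re}\lambda\,\langle v,v\rangle$ we see that $v$ is isotropic, so it is proportional to $w+e_0$ with $w$ a unit vector in $\mathbb C^n$. Choose $u\in U(n)$ with $ue_n=w$ and multiply $(u,1)$ by a scalar of modulus one to obtain $k\in K$ with $k\ell=\mathbb Cv$. Then $\zeta=\operatorname{Ad}_k^{-1}\xi$ stabilizes $\ell$ with $\lambda(\zeta)=\lambda$, so $\zeta\in\mathfrak p_+$. If $\operatorname{Ad}_k\zeta=\operatorname{Ad}_{k'}\zeta'$ with $\zeta,\zeta'\in\mathfrak p_+$, the eigenlines $k\ell$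 and $k'\ell$ for the eigenvalue with positive real part agree, so $m=k^{-1}k'\in M$ and $\zeta'=\operatorname{Ad}_m^{-1}\zeta$.

(ii) On $\mathfrak g_1/\mathfrak p\cong\mathfrak g^{-2}\oplus\mathfrak g^{-1}$, which has dimension $\dim\mathfrak n$, the operator $\operatorname{ad}\zeta$ is block triangular, because $\mathfrak n$ raises the degree. The diagonal block on $\mathfrak g^{-j}$ is $-ja(\zeta)+\operatorname{ad}\zeta_{\mathfrak m}$, and $\operatorname{ad}\zeta_{\mathfrak m}$ has imaginary eigenvalues since $\zeta_{\mathfrak m}\in\mathfrak k$. So every eigenvalue has modulus at least $a(\zeta)$. The differential of $\Phi$ sends $(u^L(k),\delta\zeta)$ to $\operatorname{Ad}_k([u,\zeta]+\delta\zeta)$. Since $\mathfrak g_1=\mathfrak k+\mathfrak p$ and $[\mathfrak p,\zeta]\subset\mathfrak p$, its image is $\operatorname{Ad}_k([\mathfrak g_1,\zeta]+\mathfrak p)=\mathfrak g_1$.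

(iii) The number $a(\xi)+ic(\xi)$ is the unique eigenvalue of $\xi\in R$ with positive real part. So $a,c$ are well defined and $G$-invariant, and they are smooth because their pullbacks under the surjective submersion $\Phi$ are. The extension of $a$ by zero is $a(\xi)=\max\operatorname{Re}\operatorname{spec}(\xi)$. Let $\xi,\xi'$ lie in a bounded set, let $\lambda$ be an eigenvalue of $\xi$ with $\operatorname{Re}\lambda=a(\xi)$, and let $\mu_0,\dots,\mu_n$ be the eigenvalues of $\xi'$. Then
\[
\prod_j|\lambda-\mu_j|=|\det(\lambda-\xi')-\det(\lambda-\xi)|\le C|\xi-\xi'| ,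
\]
so $|\lambda-\mu_j|\le(C|\xi-\xi'|)^{1/(n+1)}$ for some $j$, and $a(\xi')\ge a(\xi)-(C|\xi-\xi'|)^{1/(n+1)}$. Exchange $\xi$ and $\xi'$.
\end{proof}

\subsection{The map $\Phi$ is Poisson}

By the Iwasawa decomposition $\mathfrak k^*\oplus\mathfrak a^*\cong(\mathfrak g_1/\mathfrak n)^*$, and $B$ identifies the latter with $\mathfrak n^\perp=\mathfrak p$. So $\zeta\mapsto(\mu,\nu)=(B(\zeta,\cdot)|_{\mathfrak k},B(\zeta,\cdot)|_{\mathfrak a})$ is a linear isomorphism $\mathfrak p\to\mathfrak k^*\oplus\mathfrak a^*$. With the left trivialization $T^*K=K\times\mathfrak k^*$ we obtain $K\times\mathfrak p\cong T^*K\times\mathfrak a^*$. Let $\tilde\pi$ be the product of the canonical structure of $T^*K$, with $\{q_i,p_j\}=\delta_{ij}$, and the zero structure on $\mathfrak a^*$.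

\begin{lemma}\label{lem:Phi}
The map $\Phi:(K\times\mathfrak p,\tilde\pi)\to(\mathfrak g_1,\pi)$ is Poisson.
\end{lemma}

\begin{proof}
Let $G$ act on the left on a manifold $Y$, with fundamental vector fields $Z_Y$, and define $J_Z(\alpha)=\alpha(Z_Y)$ on $T^*Y$. With the sign above, the fiberwise linear functions of two vector fields have as bracket the function of minus their Lie bracket, and $[Z_Y,Z'_Y]=-[Z,Z']_Y$. So $\{J_Z,J_{Z'}\}=J_{[Z,Z']}$, which says that the moment map $J:T^*Y\to\mathfrak g_1^*$ is Poisson.

Take $Y=G/N\cong K\times A$, by $(k,b)\mapsto kbN$. Let $Z\in\mathfrak g_1$ and $\operatorname{Ad}_k^{-1}Z=u+w+e\in\mathfrak k\oplus\mathfrak a\oplus\mathfrak n$. The vector $Z_Y(kbN)$ is the derivative at $t=0$ of $k\exp(t(u+w+e))bN$, which is linear in $u+w+e$. The terms $u$ and $w$ give $(u^L(k),0)$ and $(0,w^L(b))$, and $e$ gives $0$ because $k\exp(te)bN=kb\exp(t\operatorname{Ad}_b^{-1}e)N=kbN$. In left trivializations $T^*Y=K\times\mathfrak k^*\times A\times\mathfrak a^*$, therefore,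
\[
J_Z(k,\mu,b,\nu)=\mu(u)+\nu(w)=B(\zeta,\operatorname{Ad}_k^{-1}Z)=B(\operatorname{Ad}_k\zeta,Z),
\]
where $\zeta\in\mathfrak p$ corresponds to $(\mu,\nu)$. So $J$ is the composition of $\Phi$ with the projection that forgets $b$. For two functions on $T^*K\times T^*A$ that do not depend on $b$, the $T^*A$-part of the bracket vanishes, so their bracket is the $\tilde\pi$-bracket.
\end{proof}

\subsection{The perturbation}

Let $\chi\in\mathfrak k^*$ be $1/i$ times the diagonal entry at $e_0$. It is nonzero, $\operatorname{Ad}(K)$-invariant, and vanishes on $[\mathfrak k,\mathfrak k]$. Let $\tilde\chi\in\mathfrak p$ correspond to $(\chi,0)\in\mathfrak k^*\oplus\mathfrak a^*$. On $K\times\mathfrak p_+$ consider the constant vector fields $\tilde X=(0,h_0)$ and $\tilde Y=(0,\tilde\chi)$, which commute. Since $B(h_0,\mathfrak k)=0$, the field $\tilde X$ is a translation in the factor $\mathfrak a^*$, so it preserves $\tilde\pi$. The flow of $\tilde Y$ translates the fibers of $T^*K$ by multiples of the left-invariant $1$-form defined by $\chi$. This form is closed because $\chi([\mathfrak k,\mathfrak k])=0$,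 so the flow is symplectic. Both fields are $M$-invariant: $M$ fixes $h_0$, and for $m\in M$ the element $\operatorname{Ad}_m\tilde\chi\in\mathfrak p$ corresponds to $(\chi\circ\operatorname{Ad}_m^{-1},0)=(\chi,0)$. By Lemma~\ref{lem:R} they descend to smooth vector fields on $R$,
\[
X(\operatorname{Ad}_k\zeta)=\operatorname{Ad}_kh_0,\qquad Y(\operatorname{Ad}_k\zeta)=\operatorname{Ad}_k\tilde\chi .
\]
The tensors $[X,Y]$, $\mathcal L_X\pi$, $\mathcal L_Y\pi$ are $\Phi$-related to $[\tilde X,\tilde Y]$, $\mathcal L_{\tilde X}\tilde\pi$, $\mathcal L_{\tilde Y}\tilde\pi$ by Lemma~\ref{lem:Phi}, so they vanish.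

We compute the derivatives of $a$ and $c$; they are the values of the linear functions $a,c$ at $h_0$ and $\tilde\chi$. First $\lambda(h_0)=1$. For $\zeta\in\mathfrak p$ we have $B(\zeta,h_0)=\lambda+\bar\lambda=2a(\zeta)$, so $a(\tilde\chi)=0$. Let $z_0\in\mathfrak m$ act by $i(n-1)$ on $e_n,e_0$ and by $-2i$ on $W$. The $\mathfrak g^0$-component of $\zeta$ has trace $\lambda-\bar\lambda=2ic$ on $\langle e_n,e_0\rangle$ and hence $-2ic$ on $W$, so
\[
B(\zeta,z_0)=i(n-1)\cdot2ic(\zeta)+(-2i)(-2ic(\zeta))=-2(n+1)\,c(\zeta).
\]
For $\zeta=\tilde\chi$ the left side is $\chi(z_0)=n-1$. Thus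
\begin{equation}\label{eq:XY}
X(a)=1,\qquad X(c)=0,\qquad Y(a)=0,\qquad Y(c)=-\frac{n-1}{2(n+1)}\ne0 .
\end{equation}

\begin{proof}[Proof of Proposition~\ref{prop:sun1}]
Put $\pi'=\pi+e^{-1/a}X\wedge Y$ on $R$ and $\pi'=\pi$ off $R$.

\emph{Smoothness.} We differentiate upstairs, where the functions are explicit. Let $\mathfrak k_1$ be a complement of $\mathfrak m$ in $\mathfrak k$, so that $\mathfrak k_1\cong\mathfrak g_1/\mathfrak p$. A constant vector field $e$ on $\mathfrak g_1$ lifts to the field $(u^L(k),\delta\zeta)$ on $K\times\mathfrak p_+$, where $u\in\mathfrak k_1$ solves $-\operatorname{ad}\zeta(u)\equiv\operatorname{Ad}_k^{-1}e$ modulo $\mathfrak p$ and $\delta\zeta=\operatorname{Ad}_k^{-1}e-[u,\zeta]\in\mathfrak p$. By Cramer's rule the lift is $\Delta^{-1}E$ with $E$ a smooth vector field on all of $K\times\mathfrak p$, and $(\partial_eF)\circ\Phi=\Delta^{-1}E(F\circ\Phi)$ for $F\in C^\infty(R)$. The components of $e^{-1/a}X\wedge Y$ pull back to $e^{-1/a}$ times smooth functions of $k$. Sums of terms $e^{-1/a}a^{-N}\Delta^{-N'}\phi$ with $\phi\in C^\infty(K\times\mathfrak p)$ are stable under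 the operators $\Delta^{-1}E$, since $a$ and $\Delta$ are polynomials on $\mathfrak p$. The preimage of a bounded set has compact closure in $K\times\mathfrak p$, because $K$ is compact and preserves a norm. With Lemma~\ref{lem:R}(ii), all derivatives of the components of $\pi'-\pi$ are $O(a^M)$ on bounded subsets of $R$ for every $M$. By Lemma~\ref{lem:R}(iii) and Lemma~\ref{lem:extension} with $\rho=a$, the tensor $\pi'-\pi$ is smooth and flat off $R$, in particular at $0$.

\emph{Jacobi identity.} Let $f=e^{-1/a}$ on $R$. Then $[\pi,fX\wedge Y]=0$, because the bracket with $\pi$ is a derivation that kills the Casimir $f$ and the Poisson fields $X,Y$. Also $[fX,Y]=f[X,Y]-Y(f)X=0$ by \eqref{eq:XY}, so $[fX\wedge Y,fX\wedge Y]=0$. Hence $[\pi',\pi']=0$ on $R$, and off $R$ the jets of $\pi'$ and $\pi$ agree. So $\pi'$ is Poisson, and the product $\pi_c\oplus\pi'$ with the linear structure of $\mathfrak g_c$ has the linear structure of $\mathfrak g$ as its linear part at $0$.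

\emph{Rank.} At $\xi\in R$ the differentials $da$, $dc$ vanish on $T_\xi O_\xi$, so by \eqref{eq:XY} the vectors $X,Y$ are linearly independent modulo $T_\xi O_\xi$. The bivector $\pi'_\xi$ is the sum of nondegenerate bivectors on $T_\xi O_\xi$ and on $\langle X,Y\rangle$, so its rank is $\dim O_\xi+2$. The set $R$ is a nonempty open cone, so it contains regular elements arbitrarily near $0$. At a pair of regular elements of $\mathfrak g_c$ and $R$, the structure $\pi_c\oplus\pi'$ has rank $\dim\mathfrak g-r+2$. The linear structure has rank at most $\dim\mathfrak g-r$ everywhere, so $\pi_c\oplus\pi'$ is not linearizable at $0$.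
\end{proof}

The hypothesis $n\ge2$ is used only in $Y(c)\ne0$. For $n=1$ the rank cannot jump, since a bivector in dimension three has rank at most two; this is why Proposition~\ref{prop:so21} argues with Casimirs instead.

\section{Real rank one}\label{sec:class}

The real rank is additive over simple ideals, and it vanishes exactly for the compact ones. So a semisimple algebra of real rank one is $\mathfrak g=\mathfrak g_c\oplus\mathfrak g_1$ with $\mathfrak g_c$ compact semisimple, possibly $0$, and $\mathfrak g_1$ simple of real rank one; its compact part is $\mathfrak k=\mathfrak g_c\oplus\mathfrak k_1$. The classification of real simple Lie algebras gives the following list.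
\[
\begin{array}{l|llll}
\mathfrak g_1&\mathfrak{so}(n,1),\ n\ge2&\mathfrak{su}(n,1),\ n\ge2&\mathfrak{sp}(n,1),\ n\ge2&\mathfrak f_{4(-20)}\\[2pt]
\hline
\mathfrak k_1&\mathfrak{so}(n)&\mathfrak u(n)&\mathfrak{sp}(n)\oplus\mathfrak{sp}(1)&\mathfrak{so}(9)\\
\operatorname{rank}\mathfrak g_1&\lfloor(n+1)/2\rfloor&n&n+1&4\\
\operatorname{rank}\mathfrak k_1&\lfloor n/2\rfloor&n&n+1&4
\end{array}
\]
(The algebra $\mathfrak{su}(1,1)$ is isomorphic to $\mathfrak{so}(2,1)$.) If $\operatorname{rank}\mathfrak k=\operatorname{rank}\mathfrak g$, then a maximal abelian subalgebra of $\mathfrak k$ is an abelian subalgebra of semisimple elements of dimension $r$, hence a Cartan subalgebra of $\mathfrak g$. By the table this happens unless $\mathfrak g_1=\mathfrak{so}(2m+1,1)$, $m\ge1$.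

\begin{proof}[Proof of Theorem~\ref{thm:onlyif}]
If $\mathfrak k$ is not semisimple, then $\mathfrak k_1$ is not, so $\mathfrak g_1$ is $\mathfrak{so}(2,1)$ or $\mathfrak{su}(n,1)$ with $n\ge2$. Apply Proposition~\ref{prop:so21} or Proposition~\ref{prop:sun1}.
\end{proof}

\begin{proof}[Proof of Corollary~\ref{cor:list}]
If $\mathfrak g_1$ is $\mathfrak{so}(2,1)$ or $\mathfrak{su}(n,1)$, then $\mathfrak g$ is degenerate by Theorem~\ref{thm:onlyif}. If $\mathfrak g_1$ is $\mathfrak{so}(2m,1)$ with $m\ge2$, $\mathfrak{sp}(n,1)$ or $\mathfrak f_{4(-20)}$, then $\mathfrak k$ is semisimple and $\mathfrak g$ has a compact Cartan subalgebra, so $\mathfrak g$ is degenerate by Theorem~\ref{thm:general}. Only $\mathfrak{so}(2m+1,1)$ remains.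
\end{proof}

The second case of this proof shows that the ``if'' half of the conjecture fails for all algebras with $\mathfrak g_1=\mathfrak{so}(2m,1)$ $(m\ge2)$, $\mathfrak{sp}(n,1)$ or $\mathfrak f_{4(-20)}$. For $\mathfrak g_1=\mathfrak{so}(2m+1,1)$ neither construction applies: $\mathfrak k$ is semisimple, so there is no form $\chi$, and the maximal torus of $K$ has dimension $r-1$, so there is no compact Cartan subalgebra.

\begin{thebibliography}{9}

\bibitem{BCR} Bochnak, Coste and Roy, \emph{Real Algebraic Geometry}.

\end{thebibliography}
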